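# A measure whose ball of differentiable directions is not compact

## 1. Differentiability along a vector, and the reflexive case

Throughout, $X$ is a real Hausdorff locally convex space, $X^*$ is its topological dual, and $\mu$ is a nonzero bounded Radon measure on $X$, possibly signed. Its total variation is $|\mu|$, and $\|m\|=|m|(X)$ is the total variation norm of a bounded measure $m$. In particular, if $m_1\perp m_2$, then $\|m_1\pm m_2\|=\|m_1\|+\|m_2\|$. Shifts are written
$$\mu_{th}(A)=\mu(A+th),\qquad h\in X,\ t\in\mathbb R .$$
If $\mu$ is the law of a random vector $\zeta$, then $\mu_{th}$ is the law of $\zeta-th$. This sign convention is used all the time below.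

**Definition (Fomin).** $\mu$ is Fomin differentiable along $h$ if for every Borel set $A$ the finite limit $d_h\mu(A)=\lim_{t\to0}\frac{\mu(A+th)-\mu(A)}t$ exists. Then $d_h\mu$ is a bounded signed measure and $d_h\mu\ll|\mu|$.

**Definition (Skorohod).** $\mu$ is Skorohod differentiable along $h$ if there is a bounded signed Radon measure $d_h\mu$ with
$$\int f\,d\Big(\frac{\mu_{th}-\mu}{t}\Big)\to\int f\,d(d_h\mu)\qquad(t\to0)$$
for every bounded continuous $f$ on $X$.

Let $D(\mu)$ and $D_C(\mu)$ be the sets of vectors along which $\mu$ is Fomin, respectively Skorohod, differentiable. Both are linear spaces, and $\|h\|_D:=\|d_h\mu\|$ is a norm on each. We take the following facts as given.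

* (i) $D(\mu)$ and $D_C(\mu)$ with the norm $\|\cdot\|_D$ are Banach spaces compactly embedded into $X$. This means only that the closed unit ball of $D(\mu)$ is contained in a compact subset of $X$.
* (ii) The closed balls of $D_C(\mu)$ are compact in $X$.
* (iii) $D(\mu)$ is a closed linear subspace of $D_C(\mu)$.
* (iv) If $D(\mu)$ is reflexive, then its closed balls are compact in $X$.

Write $B_D=\{h\in D(\mu):\|h\|_D\le1\}$. Fact (iv) is the easy case, and it follows from (i).

**Proof of (iv) from (i).** By scaling, consider $B_D$. By (i), the inclusion $D(\mu)\to X$ maps the unit ball into a compact set, hence into a bounded set, so it is continuous. Then it is also continuous for the weak topologies: if $l\in X^*$, its restriction to $D(\mu)$ is a continuous functional on $D(\mu)$. If $D(\mu)$ is reflexive, $B_D$ is weakly compact in $D(\mu)$, so it is compact in the weak topology of $X$. That topology is Hausdorff, so $B_D$ is weakly closed in $X$ and therefore closed in $X$. A closed subset of a compact set is compact. $\square$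

Reflexivity was used once, to know that the ball is weakly compact in its own space. In general, $D(\mu)$ carries a total variation norm, which is an $L^1$ norm: since $d_h\mu\ll|\mu|$, we may write $d_h\mu=\beta_h|\mu|$, and $\|h\|_D=\|\beta_h\|_{L^1(|\mu|)}$. Unit balls of $L^1$ are typically not weakly compact. So we ask: is $B_D$ always compact in $X$? By (i), this is the same as asking whether $B_D$ is always closed in $X$.

The answer is no, already for a compactly supported probability measure on $\ell^2$. Moreover, the spaces $X$ that carry a counterexample can be described exactly.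

## 2. Box and tent on the line

Take $X=\mathbb R$ and $h=1$. If $\mu$ has density $\rho$, then $\mu_t$ has density $\rho(\cdot+t)$.

*The box.* Let $\mu$ be uniform on $[0,1]$. For bounded continuous $f$,
$$\int f\,d\frac{\mu_t-\mu}{t}=\frac1t\Big[\int_{-t}^{0}f\,dy-\int_{1-t}^{1}f\,dy\Big]\to f(0)-f(1).$$
So $\mu$ is Skorohod differentiable with $d_1\mu=\varepsilon_0-\varepsilon_1$, where $\varepsilon_v$ is the Dirac measure at $v$, and $\|1\|_D=2$. It is not Fomin differentiable: for $A=[0,1]$ and $|t|\le 1$ we have $\mu(A+t)-\mu(A)=-|t|$, and $-|t|/t$ has no limit. Here $D(\mu)=\{0\}$ and $D_C(\mu)=\mathbb R$.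

*The tent.* Let $\mu$ have density $q(r)=\delta^{-1}\max(0,1-|r|/\delta)$ for some $\delta>0$. The quotients $(q(\cdot+t)-q)/t$ are bounded by $\delta^{-2}$, vanish outside $[-\delta-1,\delta+1]$ when $|t|\le1$, and converge almost everywhere to
$$q'=\delta^{-2}\bigl(1_{(-\delta,0)}-1_{(0,\delta)}\bigr).\tag{1}$$
By dominated convergence they converge to $q'$ in $L^1(\mathbb R)$. So $\mu$ is Fomin differentiable along $1$, with $\|1\|_D=\|q'\|_{L^1}=2/\delta$: a narrow tent is expensive.

On the line $D(\mu)$ is finite-dimensional, hence reflexive, and nothing can go wrong. Here are two general facts that we need; they also show how the two derivatives fit together.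

**Lemma 1.** (a) If $\mu$ is Fomin differentiable along $h$, it is Skorohod differentiable along $h$ with the same derivative. (b) For $h\in D_C(\mu)$ and $l\in X^*$,
$$\int e^{il}\,d(d_h\mu)=-i\,l(h)\int e^{il}\,d\mu .\tag{2}$$
Consequently $d_h\mu$ is unique and linear in $h\in D_C(\mu)$.

**Proof.** (a) Let $\lambda$ be the Fomin derivative and let $t_j\to0$, $t_j\neq0$. The measures $(\mu_{t_jh}-\mu)/t_j$ converge to $\lambda$ on every Borel set. By Nikodym's boundedness theorem they are bounded in variation. A bounded continuous $f$ is a uniform limit of simple Borel functions, so the integrals of $f$ converge to $\int f\,d\lambda$. Finally $\lambda$ is Radon, because $\lambda\ll|\mu|$ and $\mu$ is Radon.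

(b) Since $\int e^{il}\,d\mu_{th}=\int e^{il(x-th)}\,\mu(dx)=e^{-itl(h)}\int e^{il}\,d\mu$, subtracting $\int e^{il}\,d\mu$, dividing by $t$ and letting $t\to0$ gives (2). A bounded Radon measure on a Hausdorff locally convex space is determined by its Fourier transform, and the right side of (2) is linear in $h$. $\square$

For the box, (2) reads $1-e^{il}=-il\cdot\frac{e^{il}-1}{il}$ for real $l\ne0$, which checks the sign.

## 3. What a counterexample has to look like

Suppose $h_n\in D(\mu)$, $\|h_n\|_D\le c$ and $h_n\to h$ in $X$. By (ii) and (iii), $h\in D_C(\mu)$ and $\|h\|_D\le c$. The only thing that can fail is that $h$ belongs to $D(\mu)$. Two constraints follow.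

*First constraint.* The densities $\beta_{h_n}$ must not be uniformly integrable with respect to $|\mu|$. Indeed, suppose they are. By the Dunford–Pettis theorem a subsequence converges weakly in $L^1(|\mu|)$ to some $\beta$. The set $\{\beta_k:k\in D(\mu)\}$ is a linear subspace of $L^1(|\mu|)$ isometric to the Banach space $D(\mu)$, hence norm closed, hence weakly closed; so $\beta=\beta_k$ for some $k\in D(\mu)$. Passing to the limit along the subsequence in (2) for $h_n$ gives $\int e^{il}\,d(d_k\mu)=-i\,l(h)\int e^{il}\,d\mu=\int e^{il}\,d(d_h\mu)$ for all $l\in X^*$. So $d_{h-k}\mu=0$, that is, $h=k\in D(\mu)$. The derivatives must therefore pile up on sets of small measure.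

*Second constraint.* Since $D(\mu)$ is closed in $D_C(\mu)$ and $h\notin D(\mu)$, we must have $\|h_n-h\|_D\ge\operatorname{dist}(h,D(\mu))>0$, although $h_n-h\to0$ in $X$.

The box suggests how to get $h\in D_C(\mu)\setminus D(\mu)$: let $\mu$ be the law of $W+Yh$ with $Y$ uniform on $[0,1]$ and independent of $W$. The computation for the box, done under the expectation over $W$, should give
$$d_h\mu=\text{law of }W-\text{law of }(W+h),$$
and we want this to be singular to $\mu$. We look for
$$h=e_0,\qquad h_n=e_0+e_n,\qquad e_n\to0,$$
where $e_0,e_1,\dots\in X$ and $l_0,l_1,\dots\in X^*$ are biorthogonal. The part $W$ must make $\mu$ Fomin differentiable along each $h_n$, with bounded norms, without making it so along $h$.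

## 4. Narrow tents cost too much, wide spreads smooth too much

**Narrow tents.** The direct choice is $W=\sum_{n\ge1}\delta_n\xi_nh_n$, where the $\xi_n$ are independent with tent density $\max(0,1-|r|)$. Each summand makes $\mu$ Fomin differentiable along one $h_n$ (Section 7 has the argument). But look at the $n$-th coordinate of $W+Yh$: it is $\delta_n\xi_n$, since $l_n(h)=0$. For Borel $B\subset\mathbb R$ we have $l_n^{-1}(B)+th_n=l_n^{-1}(B+t)$, because $l_n(h_n)=1$. Hence $d_{h_n}\mu(l_n^{-1}(B))$ is the derivative at $B$ of the law of $\delta_n\xi_n$, and by Section 2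
$$\|h_n\|_D\ge\frac2{\delta_n}.$$
For $l_0(W)=\sum_n\delta_n\xi_n$ to converge almost surely we need $\delta_n\to0$: if $\delta_n\ge c>0$ for infinitely many $n$, then $|\delta_n\xi_n|\ge c/2$ with probability at least $P(|\xi_n|\ge\frac12)=\frac14$ for these $n$, and by independence and Borel–Cantelli the terms do not tend to $0$. So $\|h_n\|_D\to\infty$. Normalizing, $h_n/\|h_n\|_D\to0\in D(\mu)$, and we have learned nothing.

**Where the cost sits.** By (1), the derivative of a tent of half-width $\delta$ is $\delta^{-1}$ times a difference of two uniform laws that differ by a shift of exactly $\delta$. So differentiating along $h_n$ amounts to comparing, with a factor $\delta_n^{-1}$, a law with its shift by $\delta_nh_n=\delta_ne_0+\delta_ne_n$. The shift by $\delta_ne_0$ is harmless: $Y$ is uniform, and shifting a box of length $1$ by $\delta_n$ changes it by $2\delta_n$ in variation. The whole cost comes from the shift by $\delta_ne_n$.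

**Wide spreads.** To make the shift by $\delta_ne_n$ cheap, one spreads out the $n$-th coordinate by an independent term. Suppose we add $\ell_nV_ne_n$ with $V_n$ tent-distributed. Then $\mu$ is Fomin differentiable along $e_n$, so $e_n\in D(\mu)$, and $h=h_n-e_n\in D(\mu)$ by linearity, whatever the $\ell_n$ are. If we use a box, $V_n$ uniform on $[0,1]$, then $e_n\in D_C(\mu)$ with $\|e_n\|_D\le2/\ell_n$. If $\ell_n\to\infty$, this says $\|h_n-h\|_D\to0$, which the second constraint of Section 3 forbids. The spread helps, but it makes all small shifts along $e_n$ cheap.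

## 5. A lattice is cheap to shift by exactly one step

We need a spread in direction $e_n$ for which the one shift by $\delta_ne_n$ is cheap, while infinitesimal shifts are not. A long arithmetic progression of step $\delta$ does this. Let $\kappa$ be uniform on $\{0,1,\dots,M-1\}$ and let $K$ be the law of $\delta\kappa$. Shifting by one step moves only the end points:
$$\varepsilon_{-\delta}*K-K=\frac1M\sum_{k=0}^{M-1}\bigl(\varepsilon_{(k-1)\delta}-\varepsilon_{k\delta}\bigr)=\frac1M\bigl(\varepsilon_{-\delta}-\varepsilon_{(M-1)\delta}\bigr),\tag{3}$$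
with norm $2/M$. A shift by any $s\notin\delta\mathbb Z$ produces a disjoint set of atoms and costs the full $2$.

Since a tent of half-width $\delta$ needs precisely the shift by $\delta$, the tent and the lattice of the same step fit together: the expected price of $h_n$ is $\delta_n^{-1}(2\delta_n+2/M_n)$, which is bounded once $\delta_nM_n$ is bounded below. At the same time the lattice hides little: if we see $\delta_n\xi_n+\delta_n\kappa_n$, then $\delta_n\xi_n$ is known modulo $\delta_n$, and as $|\delta_n\xi_n|\le\delta_n$, at most three values are possible. So, given the coordinates with index $n\ge1$, the coordinate $l_0(W)=\sum\delta_n\xi_n$ lies in a set built from at most three choices at each level. If $\delta_n$ decays faster than $3^{-n}$, this set is Lebesgue null, so $W$ is never blurred along $h$. That is what makes $d_h\mu$ singular.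

We fix
$$\delta_n=4^{-n},\qquad M_n=8^n\qquad(n\ge1).$$
The $n$-th coordinate then has size up to $\delta_nM_n=2^n$, so the $e_n$ must be small enough for $\sum a_ne_n$ to converge when $|a_n|\le R2^n$.

## 6. The theorem and the construction

For $R>0$ let $Q_R=\{a\in\mathbb R^{\mathbb N_0}:|a_n|\le R2^n\ \forall n\ge0\}$, compact and metrizable in the product topology.

**Condition (\*).** There are $e_n\in X$ and $l_n\in X^*$ $(n\ge0)$ with $l_n(e_m)=1$ if $n=m$ and $l_n(e_m)=0$ otherwise, such that for every $R>0$ the series $\sum_na_ne_n$ converges in $X$ uniformly in $a\in Q_R$.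

*Example.* In $\ell^2$ with orthonormal basis $(b_n)_{n\ge0}$ take $e_n=4^{-n}b_n$ and $l_n=4^n\langle\cdot,b_n\rangle$. For $a\in Q_R$ we have $\|a_ne_n\|\le R2^{-n}$, so the convergence is uniform.

Condition (\*) implies $e_n\to0$: as $(2^n)_n\in Q_1$, the terms $2^ne_n$ of a convergent series tend to $0$, and so do $e_n=2^{-n}\cdot2^ne_n$.

**Theorem 1.** Let $X$ satisfy (\*), and put $h=e_0$, $h_n=e_0+e_n$ $(n\ge1)$, so that $h_n\to h$ in $X$. There is a Radon probability measure $\mu$ on $X$ with compact metrizable support such that

1. $h_n\in D(\mu)$ and $\|h_n\|_D\le2+2^{1-n}$;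
2. $h\in D_C(\mu)$, $d_h\mu\perp\mu$ and $\|h\|_D=2$; hence $h\notin D(\mu)$.

Consequently $g_n=h_n/(2+2^{1-n})$ lies in $B_D$, while $g_n\to g:=h/2\notin D(\mu)$, so $B_D$ is neither closed nor compact in $X$. Moreover $g$ lies on the unit sphere of $D_C(\mu)$ and
$$\|g-k\|_D=1+\|k\|_D\qquad\text{for all }k\in D(\mu).\tag{4}$$

The failure is extremal. By (ii) and (iii) the closure of $B_D$ lies in the unit ball of $D_C(\mu)$, and a point of that ball has distance at most $1$ from $0\in D(\mu)$. By (4), $g$ has distance exactly $1$ from $D(\mu)$.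

**The random sequence.** Let $Y,\xi_n,\kappa_n$ $(n\ge1)$ be independent, $Y$ uniform on $[0,1]$, $\xi_n$ with density $\max(0,1-|r|)$, $\kappa_n$ uniform on $\{0,\dots,M_n-1\}$. Let $u_0,u_1,\dots$ be the unit coordinate vectors of $\mathbb R^{\mathbb N_0}$, let $v_n=u_0+u_n$, and put
$$Z=Yu_0+\sum_{n\ge1}\bigl(\delta_n\xi_nv_n+\delta_n\kappa_nu_n\bigr),$$
that is, $Z_0=Y+\sum_n\delta_n\xi_n$ and $Z_n=\delta_n(\xi_n+\kappa_n)$ for $n\ge1$. Let $P$ be the law of $Z$ on $\mathbb R^{\mathbb N_0}$. Since $|\xi_n|\le1$ and $\sum_{n\ge1}4^{-n}=\frac13$, we have $|Z_0|\le\frac43$. Since $-1\le\xi_n+\kappa_n\le M_n$, we have $|Z_n|\le\delta_nM_n=2^n$. So $Z\in Q_2$, and likewise $Z-Yu_0\in Q_2$.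

**The transfer map.** Let $L=\bigcup_{R>0}Q_R$. It is a linear space, because $Q_R+Q_{R'}\subset Q_{R+R'}$ and $cQ_R\subset Q_R'$ with $R'=|c|R$ for $c\ne0$. Define $J:L\to X$ by $J(a)=\sum_na_ne_n$. Then:

* $J$ is linear, and $l_n(J(a))=a_n$ by continuity of $l_n$; so $J$ is injective. Also $J(u_0)=h$ and $J(v_n)=h_n$.
* $J$ is continuous on each $Q_R$, as a uniform limit of the continuous maps $a\mapsto\sum_{n\le N}a_ne_n$.
* $J$ is Borel: $L$ is the union of the compact sets $Q_R$, $R\in\mathbb N$, and for closed $F\subset X$ the set $J^{-1}(F)$ is the union of the compact sets $\{a\in Q_R:J(a)\in F\}$.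

For a bounded signed Borel measure $m$ on $\mathbb R^{\mathbb N_0}$ concentrated on $L$ put $J_*m(A)=m(J^{-1}(A))$. Then
$$\|J_*m\|\le\|m\|,\qquad(J_*m)_{J(w)}=J_*(m_w)\quad(w\in L).\tag{5}$$
The inequality holds because preimages of disjoint sets are disjoint. For the identity, $a\in L$ satisfies $J(a)\in A+J(w)$ if and only if $J(a-w)\in A$, so $J^{-1}(A+J(w))=J^{-1}(A)+w$. Here $m_w(B)=m(B+w)$ is again concentrated on $L$, since $L-w=L$.

**The measures.** Let $\mu=J_*P$ be the law of $J(Z)$, and let $\nu$ be the law of $W:=J(Z-Yu_0)=J(Z)-Yh$. Thus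
$$J(Z)=W+Yh,\qquad W\text{ and }Y\text{ independent}.\tag{6}$$
Both $\mu$ and $\nu$ are images of measures on the compact metrizable space $Q_2$ under the continuous map $J|_{Q_2}$, so they are Radon probability measures concentrated on the compact set $J(Q_2)$. As $J|_{Q_2}$ is injective and continuous on a compact space, it is a homeomorphism onto $J(Q_2)$, which is therefore metrizable. So $\mu$ has compact metrizable support.

## 7. Proof of Theorem 1

**Step 1: differentiability along $h_n$.** This step shows that $h_n\in D(\mu)$ and finds the derivative. We work in $\mathbb R^{\mathbb N_0}$, a Polish group, with convolution of bounded signed Borel measures; it is bilinear, commutative and associative, with $\|m_1*m_2\|\le\|m_1\|\,\|m_2\|$, and $m_v=\varepsilon_{-v}*m$. Fix $n$ and write $\delta=\delta_n$, $M=M_n$. By independence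
$$P=\eta*T*K*S,$$
where $\eta,T,K,S$ are the laws of $Yu_0$, $\delta\xi_nv_n$, $\delta\kappa_nu_n$ and $\sum_{m\ne n}(\delta_m\xi_mv_m+\delta_m\kappa_mu_m)$.

The measure $T$ is the image under $r\mapsto rv_n$ of the tent density $q$ of Section 2, and $T_{tv_n}$ is the image of $q(\cdot+t)$. There we saw $(q(\cdot+t)-q)/t\to q'$ in $L^1(\mathbb R)$. Hence $(T_{tv_n}-T)/t\to T'$ in total variation, where $T'$ is the image of $q'(r)\,dr$. By (1), $q'$ is $\delta^{-1}$ times the uniform density on $(-\delta,0)$ minus the uniform density on $(0,\delta)$, so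
$$T'=\delta^{-1}(\varepsilon_{-\delta v_n}-\varepsilon_0)*U,\qquad U=\text{law of }\delta\theta v_n,\quad\theta\text{ uniform on }(0,1).$$
As $P_{tv_n}=T_{tv_n}*\eta*K*S$, convolving with the probability measure $\eta*K*S$ gives
$$\Bigl\|\frac{P_{tv_n}-P}t-\lambda_n\Bigr\|\le\Bigl\|\frac{T_{tv_n}-T}t-T'\Bigr\|\to0,\qquad\lambda_n=\delta^{-1}(\varepsilon_{-\delta v_n}-\varepsilon_0)*U*\eta*K*S.\tag{7}$$
$P$ and $P_{tv_n}$ are concentrated on $L$, hence so is their limit $\lambda_n$. Since $J(v_n)=h_n$, (5) and (7) yield
$$\Bigl\|\frac{\mu_{th_n}-\mu}t-J_*\lambda_n\Bigr\|\to0 .$$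
Convergence in variation implies convergence on every Borel set, so $h_n\in D(\mu)$, $d_{h_n}\mu=J_*\lambda_n$ and $\|h_n\|_D\le\|\lambda_n\|$.

**Step 2: the bound $\|\lambda_n\|\le2+2^{1-n}$.** This step splits the shift by $\delta v_n$ and charges one part to the box, the other to the lattice. Since $\varepsilon_{-\delta v_n}=\varepsilon_{-\delta u_0}*\varepsilon_{-\delta u_n}$,
$$\varepsilon_{-\delta v_n}-\varepsilon_0=\varepsilon_{-\delta u_n}*(\varepsilon_{-\delta u_0}-\varepsilon_0)+(\varepsilon_{-\delta u_n}-\varepsilon_0).$$
Insert this in $\lambda_n$: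
$$\lambda_n=\delta^{-1}\Bigl[(\varepsilon_{-\delta u_0}-\varepsilon_0)*\eta*\bigl(\varepsilon_{-\delta u_n}*U*K*S\bigr)+(\varepsilon_{-\delta u_n}-\varepsilon_0)*K*\bigl(U*\eta*S\bigr)\Bigr].$$
The measures in round brackets at the end of each summand are probability measures. The law $\eta$ is uniform on the segment $[0,1]u_0$, so $(\varepsilon_{-\delta u_0}-\varepsilon_0)*\eta$ is the uniform law on $[-\delta,1-\delta]u_0$ minus the one on $[0,1]u_0$, and its norm is $2\delta$. By (3), read along $u_n$, the measure $(\varepsilon_{-\delta u_n}-\varepsilon_0)*K$ has norm $2/M$. Therefore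
$$\|\lambda_n\|\le\delta^{-1}\Bigl(2\delta+\frac2M\Bigr)=2+2\cdot\frac{4^n}{8^n}=2+2^{1-n}.$$
This proves part 1 of Theorem 1.

**Step 3: the Skorohod derivative along $h$.** This step shows that $h\in D_C(\mu)$ and
$$d_h\mu=\nu-\nu(\cdot-h).\tag{8}$$
Let $f$ be bounded and continuous on $X$. By (6), $\mu_{th}$ is the law of $W+(Y-t)h$, so integrating first over $Y$,
$$\int f\,d\frac{\mu_{th}-\mu}t=\mathbb E\,\frac1t\Bigl[\int_{-t}^{1-t}f(W+yh)\,dy-\int_0^1f(W+yh)\,dy\Bigr]=\mathbb E\,\frac1t\Bigl[\int_{-t}^0f(W+yh)\,dy-\int_{1-t}^1f(W+yh)\,dy\Bigr],$$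
with oriented integrals, so $t<0$ is allowed. Measurability is clear because $(a,y)\mapsto f(J(a)+yh)$ is continuous on $Q_2\times\mathbb R$. The bracket divided by $t$ is bounded by $2\sup|f|$ and converges to $f(W)-f(W+h)$, since $y\mapsto f(W+yh)$ is continuous. By dominated convergence along any sequence $t_j\to0$, the limit is $\mathbb Ef(W)-\mathbb Ef(W+h)$. The measure $\nu(\cdot-h):A\mapsto\nu(A-h)$ is the law of $W+h$, and it is Radon as a translate of $\nu$. This gives (8).

**Step 4: a closed set that detects $\nu$ and is invisible to $\mu$.** This step shows that $\nu$, $\nu(\cdot-h)$ and $\mu$ are pairwise singular. Let $\mathcal R=\prod_{n\ge1}[-\delta_n,\delta_n]$, a compact space, and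
$$A=\Bigl\{z\in X:\ \exists\,r\in\mathcal R:\ l_0(z)=\sum_{n\ge1}r_n,\quad l_n(z)-r_n\in\delta_n\mathbb Z\ \ \forall n\ge1\Bigr\}.$$
The conditions on $(z,r)$ define a closed subset of $X\times\mathcal R$: the map $r\mapsto\sum r_n$ is continuous on $\mathcal R$ because the series converges uniformly there, the maps $(z,r)\mapsto l_n(z)-r_n$ are continuous, and $\delta_n\mathbb Z$ is closed. Projection along a compact factor is a closed map, so $A$ is closed.

For $x=(x_n)_{n\ge1}$ let
$$C(x)=\Bigl\{\sum_{n\ge1}r_n:\ r_n\in(x_n+\delta_n\mathbb Z)\cap[-\delta_n,\delta_n]\Bigr\}.$$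
Then $z\in A$ if and only if $l_0(z)\in C\bigl((l_n(z))_{n\ge1}\bigr)$. Clearly $C(x)\subset[-\frac13,\frac13]$. Also $C(x)$ is Lebesgue null: an interval of length $2\delta_n$ contains at most three points of $x_n+\delta_n\mathbb Z$, so there are at most $3^N$ choices of $(r_1,\dots,r_N)$, and the remaining sum lies in an interval of length $2\sum_{n>N}4^{-n}=\frac23\,4^{-N}$. The total length of these covering intervals is at most $\frac23(3/4)^N\to0$.

Three facts follow.

* $\nu(A)=1$. Indeed $l_0(W)=\sum\delta_n\xi_n$ and $l_n(W)=\delta_n\xi_n+\delta_n\kappa_n$, so $r_n=\delta_n\xi_n$ shows that $W\in A$.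
* $\nu(A-h)=0$. This is the probability that $W+h\in A$. Since $l_0(h)=1$, we have $l_0(W+h)\ge1-\frac13>\frac13$, so $l_0(W+h)$ lies outside every $C(x)$.
* $\mu(A)=\mu(A+h)=0$. Let $c\in\{0,1\}$. Then $\mu(A+ch)$ is the probability that $W+Yh-ch\in A$. For fixed $w$, since $l_n(h)=0$ for $n\ge1$, we have $w+yh-ch\in A$ if and only if $l_0(w)+y-c\in C((l_n(w))_{n\ge1})$, which holds only for a Lebesgue null set of $y$. The set $\{(a,y)\in Q_2\times[0,1]:J(a)+yh-ch\in A\}$ is closed, so Fubini's theorem applies, with $a$ distributed as $Z-Yu_0$ and $y$ as $Y$, and gives $\mu(A+ch)=0$.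

So $\nu$ is concentrated on $A$. The measure $\nu(\cdot-h)$ is concentrated on $A+h$, as its value there is $\nu(A)=1$, and it vanishes on $A$, as its value there is $\nu(A-h)=0$. Finally $\mu(A\cup(A+h))=0$. Hence $\nu\perp\nu(\cdot-h)$, and both are singular to $\mu$. By (8), $d_h\mu\perp\mu$ and $\|h\|_D=\|d_h\mu\|=1+1=2$.

**Step 5: $h\notin D(\mu)$.** If $\mu$ were Fomin differentiable along $h$, its Fomin derivative $\lambda$ would satisfy $\lambda\ll\mu$, and $\lambda=d_h\mu$ by Lemma 1. But $\mu(A)=0$ forces $\lambda(A)=0$, while by (8) and Step 4 $d_h\mu(A)=\nu(A)-\nu(A-h)=1$. This contradiction finishes part 2.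

(In this step Nikodym's theorem, used in Lemma 1, can be avoided. By (5) and $P_{tu_0}=\eta_{tu_0}*T*K*S$ we have $\|\mu_{th}-\mu\|\le\|\eta_{tu_0}-\eta\|=2|t|$ for $|t|\le1$, so the quotients are visibly bounded in variation.)

**Step 6: the ball.** This step draws the consequences. By Step 2, $\|g_n\|_D\le1$. As $h_n\to h$, we have $g_n\to h/2=g$, and $g\notin D(\mu)$ because $D(\mu)$ is linear. So $B_D$ is not closed in the Hausdorff space $X$, hence not compact. Next, $\|g\|_D=\frac12\|h\|_D=1$. For $k\in D(\mu)$ we have $d_k\mu\ll\mu$ and $d_g\mu=\frac12d_h\mu\perp\mu$, so $d_g\mu\perp d_k\mu$. By Lemma 1, $d_{g-k}\mu=d_g\mu-d_k\mu$, and therefore $\|g-k\|_D=\|d_g\mu\|+\|d_k\mu\|=1+\|k\|_D$, which is (4). $\blacksquare$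

With $X=\ell^2$ this answers the question in the negative. One can also see the first constraint of Section 3 at work: the box term in Step 2 is $\delta_n^{-1}$ times a measure of norm $2\delta_n$ that lives near the two ends of the unit segment.

## 8. The spaces that carry a counterexample

Here a convex set is called infinite-dimensional if it is not contained in a finite-dimensional subspace.

**Theorem 2.** For a Hausdorff locally convex space $X$ the following are equivalent:

* (a) $X$ contains an infinite-dimensional compact convex set;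
* (b) there is a nonzero bounded Radon measure $\mu$ on $X$ such that $B_D$ is not compact in $X$;
* (c) there is a Radon probability measure on $X$ with compact metrizable support having all the properties in Theorem 1, for suitable $h,h_n$.

In particular, counterexamples exist on every infinite-dimensional Fréchet space.

**Step 1: (c) implies (b).** Non-compactness of $B_D$ is one of the properties in Theorem 1.

**Step 2: (b) implies (a).** The compact convex set will be a ball of $D_C(\mu)$; we only have to rule out finite dimension. If $D(\mu)$ is finite-dimensional, $B_D$ is compact in the norm $\|\cdot\|_D$, and the inclusion of a finite-dimensional normed space into $X$ is continuous, so $B_D$ is compact in $X$. Hence under (b) $D(\mu)$ is infinite-dimensional. By (ii) the closed unit ball of $D_C(\mu)$ is compact in $X$. It is convex, and by (iii) it contains $B_D$, which spans $D(\mu)$. So it is infinite-dimensional.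

**Step 3: (a) gives a Banach space inside $X$.** This step prepares the verification of (\*). Let $C$ be an infinite-dimensional compact convex set and $K=C-C$. Then $K$ is compact, convex and symmetric, that is, absolutely convex, and its span is $E=\bigcup_{j\ge1}jK$. For $c_0\in C$ the space $E$ contains $C-c_0$, so it is infinite-dimensional. Let $\|\cdot\|_K$ be the gauge of $K$ on $E$. For each continuous seminorm $p$ on $X$,
$$p(x)\le\bigl(\sup\nolimits_Kp\bigr)\|x\|_K\qquad(x\in E),\tag{9}$$
with $\sup_Kp<\infty$ as $K$ is compact. So $\|\cdot\|_K$ is a norm, because $X$ is Hausdorff, and $E\to X$ is continuous. Since $K$ is closed, $\|x\|_K\le s$ if and only if $x\in sK$, for $s>0$.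

The space $E$ is complete. Let $(x_j)$ be Cauchy in $\|\cdot\|_K$. It lies in some compact set $sK$, so it has a cluster point $x\in sK$ in $X$. Given $\epsilon>0$, choose $N$ with $x_i-x_j\in\epsilon K$ for $i,j\ge N$. Fix $i\ge N$; since $\epsilon K$ is closed and $x$ is a cluster point of $(x_j)_{j\ge N}$, we get $x_i-x\in\epsilon K$, that is, $\|x_i-x\|_K\le\epsilon$.

**Step 4: biorthogonal vectors.** This step chooses $e_n\in E$ and $l_n\in X^*$ inductively. Given $e_i,l_i$ for $i<n$, pick $0\ne e_n\in E\cap\bigcap_{i<n}\ker l_i$. This is possible since $E$ is infinite-dimensional and we impose finitely many linear conditions. By the Hahn–Banach theorem there is $l\in X^*$ with $l(e_n)=1$. Put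
$$l_n=l-\sum_{i<n}l(e_i)\,l_i .$$
For $j<n$ we get $l_n(e_j)=l(e_j)-l(e_j)=0$ by the biorthogonality already obtained, and $l_n(e_n)=1$ because $l_i(e_n)=0$ for $i<n$. So the system is biorthogonal. Replacing $e_n$ by $ce_n$ and $l_n$ by $c^{-1}l_n$ with a small $c>0$ depending on $n$ preserves this, so we may assume $\|e_n\|_K\le4^{-n}$.

**Step 5: (a) implies (c).** We verify (\*) for these $e_n,l_n$ and apply Theorem 1. Let $a\in Q_R$. Then $\sum_n|a_n|\,\|e_n\|_K\le R\sum_n2^n4^{-n}<\infty$, so $\sum a_ne_n$ converges in the Banach space $E$, hence in $X$. By (9), for every continuous seminorm $p$ on $X$,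
$$p\Bigl(\sum_{n>N}a_ne_n\Bigr)\le\sup\nolimits_Kp\cdot\sum_{n>N}R\,2^{-n}=R\,2^{-N}\sup\nolimits_Kp,$$
which tends to $0$ uniformly in $a\in Q_R$. So (\*) holds, and Theorem 1 gives (c).

**Step 6: Fréchet spaces.** We check (a) for an infinite-dimensional Fréchet space. Take linearly independent vectors $x_1,x_2,\dots$ and multiply them by nonzero scalars so that $x_n\to0$; this is possible since $cx\to0$ as $c\to0$ and the topology is metrizable. The set $\{0\}\cup\{x_n:n\ge1\}$ is compact. The absolutely convex hull of a precompact set is precompact, so its closure is precompact and, by completeness of the space, compact. It is convex and contains all $x_n$, hence it is infinite-dimensional. $\blacksquare$
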